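# Multiplication by a disk algebra function on the Bergman space, and a Blaschke product hidden in it

## 1. Bergman space, multiplication operators, reducing subspaces

Throughout, $\mathbb D$ is the open unit disk, $\mathbb T=\partial\mathbb D$, and $dA$ is area measure normalized so that $\mathbb D$ has mass $1$ (that is, $dA=\frac1\pi dx\,dy$, on all of $\mathbb C$). "A.e." and "null" refer to area unless we say otherwise.

**Definition 1.1 (Bergman space).** $L_a^2=L_a^2(\mathbb D)$ is the Hilbert space of holomorphic functions $f$ on $\mathbb D$ with $\|f\|^2=\int_{\mathbb D}|f|^2dA<\infty$.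

Point evaluations are bounded and locally uniformly so. Hence there is a reproducing kernel $K_u(z)=(1-\bar uz)^{-2}$ with $\langle f,K_u\rangle=f(u)$. A function orthogonal to all $K_u$ is zero, so the $K_u$ span a dense subspace. *Example.* Since $\int|z|^{2n}dA=\frac1{n+1}$, the functions $e_n=\sqrt{n+1}\,z^n$, $n\ge0$, form an orthonormal basis; in particular polynomials are dense.

**Definition 1.2 (disk algebra).** $A(\mathbb D)$ is the algebra of functions continuous on $\overline{\mathbb D}$ and holomorphic in $\mathbb D$, with the sup norm.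

Polynomials are uniformly dense in $A(\mathbb D)$: dilate $f$ to $f(rz)$, then take Taylor sections. *Example.* Let $b$ be the infinite Blaschke product with simple zeros $1-2^{-k}$, $k\ge1$ (it converges since $\sum2^{-k}<\infty$). It is continuous on $\overline{\mathbb D}\setminus\{1\}$ and $|b|\le1$, so $\phi(z)=(1-z)b(z)$ lies in $A(\mathbb D)$. It takes the value $0$ infinitely often in $\mathbb D$. So a nonconstant function of the disk algebra may have infinite fibers.

**Definition 1.3 (the algebra $\mathcal V^*(\phi)$).** For $\phi\in H^\infty(\mathbb D)$ let $M_\phi f=\phi f$ on $L_a^2$, and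
$$\mathcal V^*(\phi)=\{M_\phi,M_\phi^*\}'=\{S\text{ bounded on }L_a^2:\ SM_\phi=M_\phi S,\ SM_\phi^*=M_\phi^*S\}.$$
A closed subspace is *reducing* for $M_\phi$ if it and its orthogonal complement are invariant under $M_\phi$. $M_\phi$ is *reducible* if it has a reducing subspace other than $0$ and $L^2_a$.

$\mathcal V^*(\phi)$ is a von Neumann algebra: it contains $I$, is closed under adjoints and in the weak operator topology, and so contains the square root of each of its positive elements. An orthogonal projection commutes with $M_\phi$ exactly when its range and its kernel are both invariant under $M_\phi$. So the projections in $\mathcal V^*(\phi)$ are exactly the projections onto the reducing subspaces.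

*Example.* Let $\phi=z$. If $S\in\mathcal V^*(z)$, then $Sp=p\cdot S1$ for polynomials $p$, and by density $Sf=gf$ with $g=S1$. Likewise $S^*f=hf$ with $h=S^*1$. Now $\langle h,f\rangle=\langle 1,Sf\rangle=\langle1,gf\rangle=\overline{g(0)f(0)}=\langle\overline{g(0)},f\rangle$ for all $f$, so $h$ is constant and $\mathcal V^*(z)=\mathbb CI$. At the other extreme, for constant $\phi$ the algebra $\mathcal V^*(\phi)$ consists of all bounded operators.

**Definition 1.4 (finite Blaschke product).** A finite Blaschke product of degree $m$ is $B(z)=c\prod_{k=1}^m\frac{z-a_k}{1-\bar a_kz}$ with $|c|=1$, $a_k\in\mathbb D$.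

*Examples.* $z^m$; and $\beta_a(z)=\frac{z-a}{1-\bar az}$. Those of degree $1$ are the automorphisms of $\mathbb D$. We use the following textbook facts for $m\ge1$. $B$ is holomorphic near $\overline{\mathbb D}$, with $|B|<1$ on $\mathbb D$, $|B|=1$ on $\mathbb T$ and $|B|>1$ just outside. Every value in $\mathbb D$ is taken exactly $m$ times in $\mathbb D$, counted with multiplicity. $B$ has finitely many critical points, and $B(\mathbb T)=\mathbb T$. Conversely, a nonconstant holomorphic $B:\mathbb D\to\mathbb D$ with $|B(z)|\to1$ as $|z|\to1$ is a finite Blaschke product. (It has finitely many zeros; divide by the Blaschke product with the same zeros; the quotient and its reciprocal are bounded by $1$ by the maximum principle.)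

With these notions in place we can ask: **is $\mathcal V^*(\phi)$ abelian for every nonconstant $\phi\in A(\mathbb D)$?** The conjecture is that it is. These notes prove that the conjecture is true, in the following form.

**Theorem A.** Let $\phi\in A(\mathbb D)$ be nonconstant. There are a finite Blaschke product $B$ (of degree $m\ge1$) and $\psi\in A(\mathbb D)$ with $\phi=\psi\circ B$ and $\mathcal V^*(\phi)=\mathcal V^*(B)$. The algebra $\mathcal V^*(\phi)$ is abelian.

**Theorem B.** In the situation of Theorem A:

1. If $\phi=\psi_1\circ B_1$ with $B_1$ a finite Blaschke product and $\psi_1\in A(\mathbb D)$, then $B=h\circ B_1$ with $h$ a finite Blaschke product. So $B$ is the maximal Blaschke right factor of $\phi$, unique up to left composition with an automorphism of $\mathbb D$.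
2. $\dim\mathcal V^*(\phi)=q$, where $q$ is the number of connected components of $\{(z,w)\in\mathbb D^2:B(z)=B(w),\ B'(z)B'(w)\ne0\}$. One has $1\le q\le m$, and $q\ge2$ if $m\ge2$. Hence $M_\phi$ has exactly $q$ minimal reducing subspaces and $2^q$ reducing subspaces. $M_\phi$ is reducible iff $\phi=\psi_1\circ B_1$ with $\psi_1\in A(\mathbb D)$ and $B_1$ a finite Blaschke product of degree $\ge2$.
3. $q=m$ iff $B=\tau(\beta^m)$ with $\tau,\beta\in\mathrm{Aut}(\mathbb D)$.
4. $m$ divides the winding number of $\phi|_{\mathbb T}$ about every $\lambda\notin\phi(\mathbb T)$. If these winding numbers have gcd $1$, then $\mathcal V^*(\phi)=\mathbb CI$.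

## 2. Monomials by hand

Let $N=M_{z^m}$. Then $Ne_n=\sqrt{\tfrac{n+1}{n+m+1}}\,e_{n+m}$, so
$$N^*Ne_n=\frac{n+1}{n+m+1}\,e_n=\Big(1-\frac m{n+m+1}\Big)e_n .$$
These eigenvalues are pairwise distinct. If $S\in\mathcal V^*(z^m)$, then $S$ commutes with $N^*N$, hence preserves each line $\mathbb Ce_n$: $Se_n=s_ne_n$. Commuting with $N$ gives $s_{n+m}=s_n$. Conversely every diagonal operator with $m$-periodic entries commutes with $N$ and $N^*$. So $\mathcal V^*(z^m)\cong\mathbb C^m$, which is abelian.

For $m=2$ this reads
$$Sf(z)=\tfrac{s_0+s_1}2f(z)+\tfrac{s_0-s_1}2f(-z).\tag{2.1}$$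
The operator mixes the values of $f$ at the two points of the fiber of $z^2$ through $z$, with constant coefficients. This is the shape that we shall find for every $\phi$.

The question has content. On the Hardy space $H^2$, multiplication by $z^2$ is unitarily equivalent to $U\oplus U$ with $U$ the unilateral shift (split into even and odd functions). Since $\{U,U^*\}'=\mathbb CI$, the operators commuting with $U\oplus U$ and its adjoint are the $2\times2$ scalar matrices, and these do not commute. In the Bergman space the unequal weights $\frac{n+1}{n+m+1}$ prevented this. For general $\phi$ there are no weights to compare, and we need another mechanism.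

## 3. Fibers and the area formula

From here on $\phi\in A(\mathbb D)$ is nonconstant and is regarded as a function on $\overline{\mathbb D}$. Put

- $\Omega=\phi(\mathbb D)$, an open set;
- $Z=\{z\in\mathbb D:\phi'(z)=0\}$, discrete in $\mathbb D$, and $C=\phi(Z)$, a countable set;
- $F_\lambda=\{w\in\mathbb D:\phi(w)=\lambda\}$ for $\lambda\in\Omega$, a countable set without accumulation point in $\mathbb D$;
- $\mathbb D_0=\{z\in\mathbb D:\phi(z)\notin C\}$, whose complement in $\mathbb D$ is countable.

If $z\in\mathbb D_0$, then $F_{\phi(z)}\subset\mathbb D_0\subset\mathbb D\setminus Z$. *Example.* For $\phi=z^2$: $Z=C=\{0\}$, $F_\lambda=\{\pm\sqrt\lambda\}$, $\mathbb D_0=\mathbb D\setminus\{0\}$.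

**Fact 3.1 (area formula).** For Borel $g\ge0$ on $\mathbb D$, or when the left side converges absolutely,
$$\int_{\mathbb D}g\,|\phi'|^2dA=\int_\Omega\sum_{w\in F_\lambda}g(w)\,dA(\lambda).\tag{3.1}$$

*Proof.* Cover $\mathbb D\setminus Z$ by countably many discs on which $\phi$ is injective and cut them into disjoint Borel pieces. On each piece, (3.1) is change of variables; add. The set $Z$ contributes nothing on the left, and on the right it matters only for $\lambda$ in the null set $C$. $\square$

The function $\phi$ is locally Lipschitz in $\mathbb D$, so it maps null subsets of $\mathbb D$ to null sets. By (3.1), preimages in $\mathbb D$ of null sets are null.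

For $\lambda\in\Omega\setminus C$ and $f$ holomorphic on $\mathbb D$ put
$$f^\lambda=\Big(\frac{f(w)}{\phi'(w)}\Big)_{w\in F_\lambda},\qquad\text{so that}\qquad \int_\Omega\|f^\lambda\|^2_{\ell^2(F_\lambda)}\,dA(\lambda)=\|f\|^2\quad(f\in L_a^2),\tag{3.2}$$
by (3.1) with $g=|f|^2/|\phi'|^2$. *Example.* For $\phi=z^2$, $1^\lambda=\big(\tfrac1{2\sqrt\lambda},-\tfrac1{2\sqrt\lambda}\big)$, $\|1^\lambda\|^2=\frac1{2|\lambda|}$, and $\int_{\mathbb D}\frac{dA}{2|\lambda|}=\int_0^1\frac{2r\,dr}{2r}=1=\|1\|^2$.

**Fact 3.2.** A connected surface minus a countable set $E$ is path connected.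

*Proof.* Inside a disc, two points off $E$ are joined by uncountably many circular arcs that meet only at the end points, and all but countably many of these arcs avoid $E$. In general, join two points by a path, cover the path by a finite chain of coordinate discs, each meeting the next, and choose intermediate points off $E$ in the (open, hence uncountable) intersections. $\square$

**Fact 3.3.** A function in $H^\infty$ whose boundary values vanish on a set of positive length in $\mathbb T$ is zero. In particular $\phi$ is not constant on any arc $I\subset\mathbb T$; so $\phi(I)$ is connected with more than one point, hence uncountable.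

**Fact 3.4 (proper maps).** Let $V$ be a connected open set, $\Lambda$ a disc, $\phi:V\to\Lambda$ holomorphic and proper (preimages of compact sets are compact). Then $\phi$ is onto and takes every value the same finite number $\deg(\phi|_V)$ of times, with multiplicity. Its critical values are discrete in $\Lambda$. Over a disc containing no critical value it is a trivial finite covering: the preimage is a disjoint union of sheets, each mapped biholomorphically. If $g$ is holomorphic on $V$, the norm $\lambda\mapsto\prod_{w\in V,\,\phi(w)=\lambda}g(w)$ (with multiplicity) is holomorphic on $\Lambda$: it is so off the critical values, where it is a product of local branches, and it is continuous because roots depend continuously on $\lambda$.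

## 4. Operators in $\mathcal V^*(\phi)$ act fiber by fiber

Fix $S\in\mathcal V^*(\phi)$. In this section we prove that $S$ acts on the vectors $f^\lambda$ by a matrix, and that the matrix entries are locally constant.

**Step 1: inner products on fibers.** This step transfers the commutation relations to almost every fiber. For $f,g\in L_a^2$ and $k,l\ge0$,
$$\langle\phi^kSf,\phi^lg\rangle=\langle M_\phi^{*l}M_\phi^kSf,g\rangle=\langle SM_\phi^{*l}M_\phi^kf,g\rangle=\langle\phi^kf,\phi^lS^*g\rangle .$$
By Stone–Weierstrass the polynomials in $\lambda,\bar\lambda$ are dense in the continuous functions on the compact set $\phi(\overline{\mathbb D})$, so for every $\chi\in C(\phi(\overline{\mathbb D}))$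
$$\int_{\mathbb D}\chi(\phi)\,Sf\,\overline g\,dA=\int_{\mathbb D}\chi(\phi)\,f\,\overline{S^*g}\,dA.\tag{4.1}$$
By (3.1) the two sides are $\int_\Omega\chi(\lambda)\langle(Sf)^\lambda,g^\lambda\rangle dA$ and $\int_\Omega\chi(\lambda)\langle f^\lambda,(S^*g)^\lambda\rangle dA$, where the inner products are integrable functions of $\lambda$. As $\chi$ is arbitrary,
$$\langle(Sf)^\lambda,g^\lambda\rangle=\langle f^\lambda,(S^*g)^\lambda\rangle\quad\text{for a.e. }\lambda.\tag{4.2}$$

**Step 2: a norm bound on fibers.** This step will make the fiber operators bounded. Let $T=(\|S\|^2I-S^*S)^{1/2}$, which lies in $\mathcal V^*(\phi)$. Equation (4.1) with $g=Sf$ gives $\int\chi(\phi)|Sf|^2=\int\chi(\phi)f\,\overline{S^*Sf}$, and applied to $T$ with $g=Tf$ it gives $\int\chi(\phi)|Tf|^2=\int\chi(\phi)f\,\overline{(\|S\|^2-S^*S)f}$. Adding, for $\chi\ge0$,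
$$\int_{\mathbb D}\chi(\phi)\big(\|S\|^2|f|^2-|Sf|^2\big)dA=\int_{\mathbb D}\chi(\phi)|Tf|^2dA\ge0 .$$
By (3.1), $\int_\Omega\chi(\lambda)\big(\|S\|^2\|f^\lambda\|^2-\|(Sf)^\lambda\|^2\big)dA\ge0$ for all such $\chi$. So $\|(Sf)^\lambda\|\le\|S\|\,\|f^\lambda\|$ for a.e. $\lambda$; likewise for $S^*$.

**Step 3: the fiber operators $A_\lambda$.** Exceptional null sets depend on $f$, so we first work with a countable family. Let $\mathcal P$ be the set of polynomials with coefficients in $\mathbb Q+i\mathbb Q$; it is dense in $A(\mathbb D)$ and in $L^2_a$. Let $\Omega_0=\Omega_0(S)\subset\Omega\setminus C$ be the set of $\lambda$ such that $\|1^\lambda\|<\infty$ and such that (4.2) and the bound of Step 2 hold for $S$ and for $S^*$, for all $f,g\in\mathcal P$. It has full measure in $\Omega$. Fix $\lambda\in\Omega_0$.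

*The vectors $p^\lambda$, $p\in\mathcal P$, are dense in $\ell^2(F_\lambda)$.* For $w_0\in F_\lambda$ the function $h(u)=\frac{\phi(u)-\lambda}{u-w_0}$ lies in $A(\mathbb D)$, vanishes on $F_\lambda\setminus\{w_0\}$, and $h(w_0)=\phi'(w_0)$. So $h^\lambda=\delta_{w_0}$. If $p_n\in\mathcal P$ tends to $h$ uniformly, then $\|p_n^\lambda-h^\lambda\|\le\|p_n-h\|_\infty\|1^\lambda\|\to0$. The closure of $\{p^\lambda\}$ is a complex linear space containing every $\delta_{w_0}$.

By the norm bound applied to differences, $p^\lambda\mapsto(Sp)^\lambda$ is well defined, and it is linear over $\mathbb Q+i\mathbb Q$ and bounded by $\|S\|$. It extends to a bounded linear operator $A_\lambda$ on $\ell^2(F_\lambda)$ with $\|A_\lambda\|\le\|S\|$. By (4.2) the operator built from $S^*$ is $A_\lambda^*$.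

**Step 4: from $\mathcal P$ to other functions.** We need two versions.

(i) *For every $f\in A(\mathbb D)$ and every $\lambda\in\Omega_0$, $(Sf)^\lambda=A_\lambda f^\lambda$.* Take $p_n\in\mathcal P$ with $p_n\to f$ uniformly. Then $p_n^\lambda\to f^\lambda$ in $\ell^2(F_\lambda)$, so $(Sp_n)^\lambda\to A_\lambda f^\lambda$. Also $Sp_n\to Sf$ in $L_a^2$, hence pointwise.

(ii) *For $f\in L_a^2$, $(Sf)^\lambda=A_\lambda f^\lambda$ for a.e. $\lambda$.* Take $p_n\to f$ in $L_a^2$. By (3.2), along a subsequence $p_n^\lambda\to f^\lambda$ and $(Sp_n)^\lambda\to(Sf)^\lambda$ for a.e. $\lambda$.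

For $z,w\in F_\lambda$, $\lambda\in\Omega_0$, put $c_S(z,w)=\langle A_\lambda\delta_w,\delta_z\rangle$. Then $|c_S|\le\|S\|$, $c_{S^*}(w,z)=\overline{c_S(z,w)}$, and whenever $(Sf)^\lambda=A_\lambda f^\lambda$,
$$\frac{(Sf)(z)}{\phi'(z)}=\sum_{w\in F_\lambda}c_S(z,w)\frac{f(w)}{\phi'(w)},\qquad\sum_{w\in F_\lambda}|c_S(z,w)|^2=\|A_\lambda^*\delta_z\|^2\le\|S\|^2.\tag{4.3}$$

*Example.* For $\phi=z^2$, $\phi'(z)/\phi'(-z)=-1$, and comparison with (2.1) gives $c_S(z,z)=\frac{s_0+s_1}2$, $c_S(z,-z)=\frac{s_1-s_0}2$: constants.

**Step 5: the coefficients are locally constant.** The reason is that $c_S$ is holomorphic in $\lambda$, and its conjugate, a coefficient of $S^*$, is holomorphic too.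

**Lemma 4.1.** Let $\Lambda'$ be a disc and $\sigma,\sigma':\Lambda'\to\mathbb D$ holomorphic with $\phi\circ\sigma=\phi\circ\sigma'=\mathrm{id}$. Then $c_S(\sigma(\lambda),\sigma'(\lambda))$ is a.e. equal to a constant on $\Lambda'$.

*Proof.* For $s\in\mathbb D$ let $q_s(u)=\frac{\phi(u)-\phi(s)}{u-s}$, with $q_s(s)=\phi'(s)$. It is holomorphic in $(s,u)\in\mathbb D^2$, lies in $A(\mathbb D)$ for fixed $s$, and by the maximum principle $\|q_s\|_\infty\le\frac{2\|\phi\|_\infty}{1-|s|}$. We claim that $s\mapsto\langle q_s,g\rangle$ is holomorphic for each $g\in L_a^2$. For $g=K_u$ it is $q_s(u)$. For linear combinations of kernels it follows, and a general $g$ is a limit of such combinations $g_n$, with $|\langle q_s,g-g_n\rangle|\le\|q_s\|\|g-g_n\|\to0$ locally uniformly in $s$.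

The function $(\lambda,\mu)\mapsto(Sq_{\sigma'(\lambda)})(\sigma(\mu))=\langle q_{\sigma'(\lambda)},S^*K_{\sigma(\mu)}\rangle$ is holomorphic in each variable: in $\lambda$ by the claim, in $\mu$ because $Sq_{\sigma'(\lambda)}$ is a holomorphic function. It is locally bounded, hence jointly holomorphic. On the diagonal we get a holomorphic function
$$H(\lambda)=\frac{(Sq_{\sigma'(\lambda)})(\sigma(\lambda))}{\phi'(\sigma(\lambda))};$$
the denominator has no zero because $\phi'(\sigma)\cdot\frac{d\sigma}{d\lambda}=1$. For $\lambda\in\Omega_0\cap\Lambda'$ we have $(q_{\sigma'(\lambda)})^\lambda=\delta_{\sigma'(\lambda)}$ as in Step 3, so by Step 4(i) $H(\lambda)=c_S(\sigma(\lambda),\sigma'(\lambda))$.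

The same argument for $S^*$, with $\sigma$ and $\sigma'$ exchanged, gives a holomorphic $\tilde H$ with $\tilde H(\lambda)=c_{S^*}(\sigma'(\lambda),\sigma(\lambda))=\overline{c_S(\sigma(\lambda),\sigma'(\lambda))}$ for $\lambda\in\Omega_0\cap\Lambda'$. So $\tilde H=\overline H$ a.e., hence everywhere by continuity. Thus $H$ and $\overline H$ are both holomorphic, and $H$ is constant. $\square$

**Step 6: one constant for each component of the fiber product.** We now organize the local constants globally.

**Definition 4.2.** $R^*=\{(z,w)\in(\mathbb D\setminus Z)^2:\phi(z)=\phi(w)\}$. Near each of its points it is $\{(\sigma(\lambda),\sigma'(\lambda))\}$ with $\sigma,\sigma'$ local inverses of $\phi$ on a disc and $\lambda$ as coordinate, so it is a Riemann surface, second countable as a subspace of $\mathbb C^2$. Its countably many components are denoted $R_j$. The flip $(z,w)\mapsto(w,z)$ permutes the components, and we write $R_{j^t}=\{(w,z):(z,w)\in R_j\}$.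

*Examples.* For $\phi=z^m$, $R^*$ has the $m$ components $\{(z,\omega^kz):z\ne0\}$ with $\omega=e^{2\pi i/m}$. For $\phi=(z-\frac12)^2$ we have $\phi(z)=\phi(w)$ iff $w\in\{z,1-z\}$. So $R^*$ consists of the diagonal over $\mathbb D\setminus\{\frac12\}$ and of $\{(z,1-z):z\in L\setminus\{\tfrac12\}\}$, where $L=\{|z|<1,\ |z-1|<1\}$ is a convex lens.

Cover $R^*$ by countably many coordinate discs. On each, $c_S$ is a.e. constant by Lemma 4.1. Two overlapping discs overlap in a set of positive measure, so their constants agree. Hence $c_S$ is a.e. equal to a constant $c_S(j)$ on $R_j$. The exceptional set has null image in the $\lambda$-plane for each of the countably many discs, hence altogether. Consequently, for a.e. $\lambda$,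
$$c_S(z,w)=c_S(j)\ \text{ for all }z,w\in F_\lambda\text{ with }(z,w)\in R_j;\qquad c_{S^*}(j^t)=\overline{c_S(j)},\quad|c_S(j)|\le\|S\|.\tag{4.4}$$

## 5. Finite Blaschke products commute near the circle

**Proposition 5.1.** If $B$ is a finite Blaschke product of degree $m\ge1$, then $\mathcal V^*(B)$ is abelian.

This is a theorem of Douglas, Putinar and Wang; here is a proof.

*Proof.* Apply Section 4 with $B$ in place of $\phi$. The plan is to use an annulus near $\mathbb T$ on which the fibers of $B$ are cyclically ordered. Choose $0<s<1$ larger than the moduli of all critical values of $B$ in $\mathbb D$ and put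
$$\mathbb A=\{s<|\lambda|<1\},\qquad W=\{z\in\mathbb D:|B(z)|>s\}.$$
Then $B:W\to\mathbb A$ is a proper local homeomorphism, i.e. an $m$-fold covering.

*$W$ is connected.* $W$ contains $\{r<|z|<1\}$ for some $r<1$. Each component of $W$ covers $\mathbb A$, so it contains points with $|B|$ arbitrarily near $1$, in particular larger than $\max_{|z|\le r}|B|$. Such points lie in $\{r<|z|<1\}$. So every component meets this connected subset of $W$, and there is only one.

*The fibers are cyclic.* The connected $m$-fold covering $W\to\mathbb A$ corresponds to a subgroup of index $m$ in $\pi_1(\mathbb A)\cong\mathbb Z$, that is, to $m\mathbb Z$. It is normal, with deck group $\mathbb Z/m$. Let $\rho$ be a generator. Deck transformations are holomorphic, and the fiber of $B$ in $\mathbb D$ through $z\in W$ (which lies in $W$) is $\{\rho^k(z):0\le k<m\}$. Differentiating $B\circ\rho^k=B$ gives $B'(z)/B'(\rho^k(z))=(\rho^k)'(z)$.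

*The operators.* The graph $\{(z,\rho^k(z)):z\in W\}$ is connected and contained in $R^*$ for $B$, so it lies in one component. By (4.3) and (4.4), for $S\in\mathcal V^*(B)$ there are constants $c_k$ with
$$Sf=\sum_{k\in\mathbb Z/m}c_k\,(f\circ\rho^k)\,(\rho^k)'\quad\text{on }W,\qquad f\in L_a^2,\tag{5.1}$$
first a.e. and then everywhere by continuity. If $T\in\mathcal V^*(B)$ has constants $d_l$, then by the chain rule, on $W$,
$$STf=\sum_{k,l}c_kd_l\,(f\circ\rho^l\circ\rho^k)\,\big((\rho^l)'\circ\rho^k\big)(\rho^k)'=\sum_{k,l}c_kd_l\,(f\circ\rho^{k+l})(\rho^{k+l})',$$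
which is symmetric in $S$ and $T$. So $STf=TSf$ on $W$, and on $\mathbb D$ by the identity theorem. $\square$

Now try the same on a general $\phi$. The representation (4.3)–(4.4) is available, and by Step 4(ii) the matrix of $ST$ is the product of the matrices of $S$ and $T$ for a.e. $\lambda$. But constancy on the components of $R^*$ does not by itself make such matrices commute. If the fiber were a finite nonabelian group $G$ and the entries were required only to be invariant under left translation of both indices, the matrices would depend on $g^{-1}h$ and form the group algebra of $G$, which is not abelian. What saved us was the annulus, and a general $\phi$ does not have one. For $\phi=(z-\frac12)^2$ the fiber through $z$ has two points if $z\in L\setminus\{\frac12\}$ and one point if $z\in\mathbb D\setminus L$.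

In this example, however, the second sheet contributes nothing. By (4.3), (4.4) and $\phi'(z)/\phi'(1-z)=-1$, there are constants with $Sf(z)=c_1f(z)-c_2f(1-z)$ on $L$ and $Sf=c_1f$ on $\mathbb D\setminus L$. The function $Sf-c_1f$ is holomorphic in $\mathbb D$ and vanishes on a nonempty open set, so $S=c_1I$. The sheet $w=1-z$ leaves $\mathbb D$ as $z$ leaves $L$, while $Sf$ stays holomorphic.

This suggests showing, for every $\phi$, that *sheets which leave $\mathbb D$ have coefficient $0$*. A direct argument goes as follows. Suppose that an arc cuts a disc $\Lambda\subset\Omega$ into two halves, that on one half finitely many sheets $w=\tau_i(\lambda)$ are present that are missing on the other, and that the remaining sheets stay in $\mathbb D$ and have a holomorphic sum over all of $\Lambda$. Comparing (4.3) on both halves, the identity theorem gives $\sum_i\gamma_i\,f(\tau_i)\,\tau_i'=0$ on the first half, and a polynomial $f$ vanishing at all but one of the $\tau_i(\lambda)$ gives $\gamma_i=0$.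

It stops at the word *arc*. All we know about $\phi|_{\mathbb T}$ is that it is continuous. We are given no arc with one sheet more on one side, and fibers may be infinite, so the "remaining sheets" need not form a finite holomorphic sum. We cannot separate the sheets in the $\lambda$-plane.

The way past this point is not to separate them there. We pair the holomorphic function $(Sf)(\sigma(\lambda))/\phi'(\sigma(\lambda))$ with $\bar\partial\chi$ for a test function $\chi$ on $\Lambda$ and pull the pairing back to $\mathbb D$ by the area formula. All sheets together become one bounded function on $\mathbb D$, and its boundary values on the single circle $\mathbb T$ can be tested against all $w^n$ (Lemma 6.3). The components of $R^*$ that survive never leave $\mathbb D$. We shall see that they form an equivalence relation with finite classes, that the quotient map is a finite Blaschke product $B$, and that $\mathcal V^*(\phi)=\mathcal V^*(B)$. Then Proposition 5.1 applies.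

## 6. Sheets that reach the circle have coefficient zero

**Definition 6.1.** A *chart* is a pair $(\Lambda,\sigma)$, where $\Lambda$ is an open disc of radius $<\frac12\operatorname{diam}\phi(\mathbb T)$ and $\sigma:\Lambda\to\mathbb D$ is holomorphic with $\phi\circ\sigma=\mathrm{id}$. (The diameter is positive since $\phi$ is nonconstant.) If $z_0\in\sigma(\Lambda)$, we speak of a chart *at* $z_0$.

Since $\phi'(\sigma)\sigma'=1$, $\sigma(\Lambda)\cap Z=\emptyset$. The set $\sigma(\Lambda)$ is open, $z=\sigma(\phi(z))$ for $z\in\sigma(\Lambda)$, and $\Lambda=\phi(\sigma(\Lambda))\subset\Omega$. By the inverse function theorem every $z_0\in\mathbb D\setminus Z$ has arbitrarily small charts.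

Let $V$ be a component of $\mathbb D\cap\phi^{-1}(\Lambda)$. Then $V\setminus Z$ is connected, so $\{(\sigma(\phi(w)),w):w\in V\setminus Z\}$ is a connected subset of $R^*$ and lies in a single component, whose index we call $j(V)$. Thus
$$\text{for }w\in V\setminus Z:\qquad(\sigma(\phi(w)),w)\in R_j\iff j(V)=j.\tag{6.1}$$

**Definition 6.2.** $V$ is *bad* if some $\zeta\in\overline V\cap\mathbb T$ has $\phi(\zeta)\in\Lambda$; otherwise $V$ is *good*.

*Examples.* If $\phi$ is a finite Blaschke product, every $V$ is good, since $\Lambda\subset\Omega=\mathbb D$ and $\phi(\mathbb T)=\mathbb T$. For $\phi=(z-\frac12)^2$ take a small disc $\Lambda$ about $\phi(0)=\frac14$ and $\sigma(\lambda)=\frac12-\sqrt\lambda$, a chart at $0$. The points of $\mathbb D$ near $1$ have $\phi$-values near $\phi(1)=\frac14$, and they lie in a component $V$ with $1\in\overline V$. It is bad, and since $\sigma(\phi(w))=1-w$ there, $j(V)$ is the index of $\{(z,1-z)\}$.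

We collect four properties.

(a) *Let $\zeta\in\mathbb T$ with $\phi(\zeta)\in\Lambda$, and let $N$ be a disc about $\zeta$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$. Then $N\cap\mathbb D$ lies in a single component, which is bad. So if $w_n\in\mathbb D$, $w_n\to\zeta$, then for large $n$ the $w_n$ lie in a bad component. If $\zeta\in\overline V$, then $N\cap\mathbb D\subset V$.* Indeed $N\cap\mathbb D$ is convex and has $\zeta$ in its closure; and if $\zeta\in\overline V$, then $N$ meets $V$.

(b) *If $V$ is good, $\phi:V\to\Lambda$ is proper, so it is onto and of finite degree.* Let $w_n\in V$ with $\phi(w_n)\in K$, $K\subset\Lambda$ compact, and let $v\in\overline{\mathbb D}$ be a limit point. Then $\phi(v)\in K\subset\Lambda$, so $v\notin\mathbb T$ because $V$ is good. Hence $v\in\mathbb D\cap\phi^{-1}(\Lambda)$, and $v\in V$ since components are relatively closed.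

(c) *For each chart there are only finitely many good $V$.* Fix $\lambda\in\Lambda$. By (b) each good $V$ contains a point of $F_\lambda$. If there were infinitely many, these points would accumulate at some $\zeta\in\mathbb T$, as $F_\lambda$ has no accumulation point in $\mathbb D$. Then $\phi(\zeta)=\lambda\in\Lambda$, and by (a) infinitely many of the points would lie in a bad component.

(d) *$\sigma(\Lambda)$ is a good component.* It is open and connected. If $\sigma(\lambda_n)\to v\in\overline{\mathbb D}$ with $\phi(v)\in\Lambda$, then $\lambda_n=\phi(\sigma(\lambda_n))\to\phi(v)$, so $v=\sigma(\phi(v))\in\sigma(\Lambda)$. So $\sigma(\Lambda)$ is relatively closed in $\mathbb D\cap\phi^{-1}(\Lambda)$, and it is good.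

**Lemma 6.3 (vanishing).** If $V$ is a bad component for a chart $(\Lambda,\sigma)$ and $S\in\mathcal V^*(\phi)$, then $c_S(j(V))=0$.

*Proof.* **Step 1: pull a $\bar\partial$-identity back to $\mathbb D$.** This step replaces the sum over sheets by one function. On $\mathbb D\cap\phi^{-1}(\Lambda)$ let $\gamma$ be the function equal to $c_S(j(V'))$ on each component $V'$; $|\gamma|\le\|S\|$. Let $f$ be a polynomial and $\chi\in C_c^\infty(\Lambda)$. The function $G(\lambda)=(Sf)(\sigma(\lambda))/\phi'(\sigma(\lambda))$ is holomorphic on $\Lambda$, so $\int_\Lambda G\,\bar\partial\chi\,dA=0$. By (4.3), (4.4) and (6.1), for a.e. $\lambda\in\Lambda$,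
$$G(\lambda)=\sum_{w\in F_\lambda}c_S(\sigma(\lambda),w)\frac{f(w)}{\phi'(w)}=\sum_{w\in F_\lambda}\gamma(w)\frac{f(w)}{\phi'(w)} .$$
By Cauchy–Schwarz and (4.3) the sum of absolute values is at most $\|S\|\,\|f^\lambda\|$, which is integrable over $\Lambda$ by (3.2). Since $\bar\partial(\chi\circ\phi)=(\bar\partial\chi)(\phi)\,\overline{\phi'}$ and $\frac{1}{\phi'}|\phi'|^2=\overline{\phi'}$, the area formula (3.1) gives
$$0=\int_{\mathbb D\cap\phi^{-1}(\Lambda)}f\,\gamma\,(\bar\partial\chi)(\phi)\,\overline{\phi'}\,dA=\int_{\mathbb D}f\,\bar\partial\Psi\,dA,\qquad\Psi=\gamma\cdot(\chi\circ\phi),\tag{6.2}$$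
with $\Psi=0$ off $\phi^{-1}(\Lambda)$ and $f\bar\partial\Psi\in L^1(\mathbb D)$. Here $\Psi\in C^\infty(\mathbb D)$, because $\gamma$ is locally constant on the open set $\mathbb D\cap\phi^{-1}(\Lambda)$ and $\mathbb D\cap\phi^{-1}(\operatorname{supp}\chi)$ is relatively closed in $\mathbb D$. Also $\Psi$ is bounded.

**Step 2: the boundary values of $\Psi$ vanish.** Take $f=w^n$, $n\ge0$. By Green's formula (with $dA=\frac1\pi dx\,dy$) and (6.2),
$$\frac{\rho^{n+1}}{2\pi i}\int_{\mathbb T}\zeta^n\,\Psi(\rho\zeta)\,d\zeta=\frac1{2\pi i}\oint_{|w|=\rho}w^n\Psi\,dw=\int_{\rho\mathbb D}w^n\,\bar\partial\Psi\,dA\to0\qquad(\rho\to1).$$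
Let $\Psi^*$ be a weak-$*$ limit in $L^\infty(\mathbb T)$ of $\Psi(\rho_k\,\cdot)$ for some $\rho_k\to1$. Then $\int_{\mathbb T}\zeta^n\Psi^*(\zeta)\,d\zeta=0$ for all $n\ge0$. As $d\zeta=i\zeta\,d\theta$, all Fourier coefficients of $\Psi^*$ with negative index vanish, so $\Psi^*$ is the boundary function of an $H^\infty$ function. Since the diameter of $\Lambda$ is less than $\operatorname{diam}\phi(\mathbb T)$, there is $\zeta_1\in\mathbb T$ with $\phi(\zeta_1)\notin\overline\Lambda$. Near $\zeta_1$ we have $\Psi=0$, so $\Psi^*=0$ on an arc. By Fact 3.3, $\Psi^*=0$ a.e. on $\mathbb T$.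

**Step 3: read off the coefficient.** Let $\zeta\in\overline V\cap\mathbb T$ with $\phi(\zeta)\in\Lambda$ and $N$ as in (a), so that $N\cap\mathbb D\subset V$. For $\eta\in N\cap\mathbb T$ we have $\rho\eta\in N\cap\mathbb D$ for $\rho$ near $1$, hence $\Psi(\rho\eta)\to c_S(j(V))\,\chi(\phi(\eta))$, boundedly. So $c_S(j(V))\,\chi\circ\phi=\Psi^*=0$ a.e. on $N\cap\mathbb T$, hence everywhere there by continuity. Choose $\chi$ with $\chi(\phi(\zeta))=1$. $\square$

## 7. The proper components and their finite fibers

**Definition 7.1.** An index $j$ is *proper* if for every chart every $V$ with $j(V)=j$ is good, and the same holds for $j^t$. $\mathcal Q$ is the set of proper indices.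

So $j\in\mathcal Q\iff j^t\in\mathcal Q$. *Examples.* For a finite Blaschke product all indices are proper. For $(z-\frac12)^2$ the index of $\{(z,1-z)\}$ is not, by the example after Definition 6.2.

Apply Lemma 6.3 to $S$ and to $S^*$, with $c_{S^*}(j^t)=\overline{c_S(j)}$. The result is
$$c_S(j)\ne0\ \text{ for some }S\in\mathcal V^*(\phi)\ \Longrightarrow\ j\in\mathcal Q.\tag{7.1}$$

**Definition 7.2.** For $z\in\mathbb D\setminus Z$ take a chart at $z$. $E(z)$ is the multiset of points of $F_{\phi(z)}$ lying in components $V$ with $j(V)\in\mathcal Q$, counted with multiplicity as zeros of $\phi-\phi(z)$.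

*Examples.* For $z^2$, $E(z)=\{z,-z\}$. For $\phi=z^2\frac{z-1/2}{1-z/2}$ all components are good, and $E(\frac12)=\{\frac12,0,0\}$. For $(z-\frac12)^2$ we have $E(z)=\{z\}$; that the diagonal is always proper is shown in Lemma 8.1.

*Independence of the chart.* Let $w\in F_{\phi(z)}$ lie in $V$. By (6.1), $j(V)$ is the index of the component containing $(\sigma(\phi(w')),w')$ for $w'\in V\setminus Z$ arbitrarily close to $w$. Then $\phi(w')$ is close to $\phi(z)$, and the germ of $\sigma$ at $\phi(z)$ is determined by $\sigma(\phi(z))=z$.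

*Constant cardinality.* A chart $(\Lambda,\sigma)$ at $z$ is a chart at every point of $\sigma(\Lambda)$. The $V$ with $j(V)\in\mathcal Q$ are good, so by (b), (c) there are finitely many, and $|E(\cdot)|=\sum_{j(V)\in\mathcal Q}\deg(\phi|_V)<\infty$ on all of $\sigma(\Lambda)$. So $|E(\cdot)|$ is locally constant on the connected set $\mathbb D\setminus Z$:
$$|E(z)|=m\qquad(z\in\mathbb D\setminus Z).\tag{7.2}$$
If $z\in\mathbb D_0$, no point of $F_{\phi(z)}$ is critical. So by (6.1) $E(z)=\{w:(z,w)\in R_j\text{ for some }j\in\mathcal Q\}$ consists of $m$ distinct points, all in $\mathbb D_0$.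

**Lemma 7.3 (path lifting).** Let $j\in\mathcal Q$, let $z(t)$, $t\in[0,1]$, be a path in $\mathbb D_0$, and let $(z(0),w_0)\in R_j$. Then there is a continuous $w(t)$ with $w(0)=w_0$ and $(z(t),w(t))\in R_j$ for all $t$.

*Proof.* Take a chart $(\Lambda,\sigma)$ at $z(t_0)$. For $t$ near $t_0$ we have $z(t)=\sigma(\phi(z(t)))$. So, by (6.1), $(z(t),w)\in R_j$ iff $w\in F_{\phi(z(t))}$ lies in some $V$ with $j(V)=j$. There are finitely many such $V$, all good. They map properly to $\Lambda$ and are unramified over $\phi(z(t_0))\notin C$. By Fact 3.4, over a smaller disc about $\phi(z(t_0))$ they are trivial finite coverings. Hence $\{(t,w):(z(t),w)\in R_j\}\to[0,1]$ is a finite covering, and the lift through $(0,w_0)$ exists. $\square$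

## 8. Equivalence classes and their behavior at the circle

For $z,w\in\mathbb D_0$ write $z\sim w$ if $w\in E(z)$, i.e. if $(z,w)\in R_j$ with $j\in\mathcal Q$. Properness now gives two facts: the sets $E(z)$ are the classes of an equivalence relation, and they move to $\mathbb T$ as a whole.

**Lemma 8.1.** $\sim$ is an equivalence relation on $\mathbb D_0$.

*Proof.* **Reflexivity.** The diagonal of $(\mathbb D\setminus Z)^2$ is connected and both open and closed in $R^*$, so it is a component, equal to its own transpose. If $j(V)$ is its index, then $w=\sigma(\phi(w))$ for $w\in V\setminus Z$, so $V$ meets the component $\sigma(\Lambda)$; thus $V=\sigma(\Lambda)$, which is good by (d). In particular $m\ge1$.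

**Symmetry.** This is $j\in\mathcal Q\iff j^t\in\mathcal Q$.

**Transitivity.** Let $z,u,w\in\mathbb D_0$ with $(z,u)\in R_i$, $(u,w)\in R_k$, $(z,w)\in R_l$ and $i,k\in\mathcal Q$. We must show $l\in\mathcal Q$. The idea is that the middle point $u$ can be carried along, and that it stays in $\mathbb D$ while $w$ runs to $\mathbb T$.

*Claim: for each $(z',w')\in R_l$ with $\phi(z')\notin C$ there is $u'$ with $(z',u')\in R_i$ and $(u',w')\in R_k$.* By Fact 3.2, join $(z,w)$ to $(z',w')$ by a path $(z(t),w(t))$ in $R_l$ minus the countable set where $\phi(z)\in C$. Lift $z(t)$ by Lemma 7.3 to $u(t)$ with $u(0)=u$ and $(z(t),u(t))\in R_i$. Since $\phi(u(t))=\phi(w(t))=\phi(z(t))\notin C$, $(u(t),w(t))$ is a path in $R^*$ starting in $R_k$, so it stays in $R_k$. Put $u'=u(1)$.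

Suppose that some chart $(\Lambda,\sigma)$ has a bad $V$ with $j(V)=l$. By (a) there is a disc $N$ (of radius less than $1$) about a point of $\mathbb T$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$ and $N\cap\mathbb D\subset V$. By Fact 3.3, $\phi(N\cap\mathbb T)$ is uncountable. So we can choose $\zeta\in N\cap\mathbb T$ with $\phi(\zeta)\notin C$, and then $w_n\in N\cap\mathbb D_0$ with $w_n\to\zeta$. Let $z_n=\sigma(\phi(w_n))$. By (6.1), $(z_n,w_n)\in R_l$, and $\phi(z_n)=\phi(w_n)\notin C$. Take $u_n$ from the claim.

Since $(z_n,u_n)\in R_i$ and $z_n=\sigma(\phi(u_n))$, the component of $\mathbb D\cap\phi^{-1}(\Lambda)$ containing $u_n$ has index $i\in\mathcal Q$, so it is one of the finitely many good components. Pass to a subsequence in one of them. As $\phi(u_n)=\phi(w_n)\to\phi(\zeta)\in\Lambda$, by (b) we may also assume $u_n\to u^*\in\mathbb D$. Then $\phi(u^*)=\phi(\zeta)\notin C$, so $u^*\notin Z$. Take a chart $(\Lambda^*,\sigma^*)$ at $u^*$. For large $n$, $u_n=\sigma^*(\phi(u_n))=\sigma^*(\phi(w_n))$. Because $(u_n,w_n)\in R_k$, the component $V_n^*\ni w_n$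 of $\mathbb D\cap\phi^{-1}(\Lambda^*)$ has $j(V_n^*)=k$. But $w_n\to\zeta\in\mathbb T$ and $\phi(\zeta)=\phi(u^*)\in\Lambda^*$, so $V_n^*$ is bad for large $n$ by (a). This contradicts $k\in\mathcal Q$.

So all $V$ with index $l$ are good. The same argument, applied to $(w,u)\in R_{k^t}$, $(u,z)\in R_{i^t}$, $(w,z)\in R_{l^t}$, shows that all $V$ with index $l^t$ are good. Hence $l\in\mathcal Q$. $\square$

**Lemma 8.2.** If $z_n\in\mathbb D\setminus Z$, $|z_n|\to1$ and $w_n\in E(z_n)$, then $|w_n|\to1$.

*Proof.* Otherwise, after passing to a subsequence, $z_n\to\zeta\in\mathbb T$ and $w_n\to w^*\in\mathbb D$, so $\phi(\zeta)=\phi(w^*)$.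

**Step 1: move into $\mathbb D_0$.** We do this in order to use $\sim$ and its symmetry. Take a chart $(\Lambda_n,\sigma_n)$ at $z_n$ and the component $V_n\ni w_n$, with $j(V_n)\in\mathcal Q$. Choose $\tilde w_n\in V_n\cap\mathbb D_0$ so close to $w_n$ that $|\tilde w_n-w_n|<\frac1n$ and that $\tilde z_n=\sigma_n(\phi(\tilde w_n))$ satisfies $|\tilde z_n-z_n|<\frac1n$; this is possible since $\sigma_n(\phi(w_n))=z_n$. By (6.1), $(\tilde z_n,\tilde w_n)\in R_{j(V_n)}$, and both points are in $\mathbb D_0$. Replacing the sequences, we may assume $z_n,w_n\in\mathbb D_0$ and $z_n\sim w_n$, so also $w_n\sim z_n$.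

**Step 2: the case $w^*\notin Z$.** Take a chart $(\Lambda,\sigma)$ at $w^*$. For large $n$, $w_n=\sigma(\phi(w_n))=\sigma(\phi(z_n))$. Since $w_n\sim z_n$, the point $z_n$ lies in a component $V$ with $j(V)\in\mathcal Q$, which is good. But $z_n\to\zeta$ and $\phi(\zeta)=\phi(w^*)\in\Lambda$, so by (a) $z_n$ lies in a bad component for large $n$, a contradiction.

**Step 3: the case $w^*\in Z$.** There is no chart at $w^*$, so we slide to a neighboring boundary point and reduce to Step 2. Choose a closed disc $\Delta\subset\mathbb D$ centered at $w^*$ with $\phi\ne\phi(w^*)$ and $\phi'\ne0$ on $\Delta\setminus\{w^*\}$, and an open disc $\Lambda$ about $\phi(w^*)$ of radius less than $\min_{\partial\Delta}|\phi-\phi(w^*)|$. The component $U\ni w^*$ of $\mathbb D\cap\phi^{-1}(\Lambda)$ does not meet $\partial\Delta$, so it lies in the interior of $\Delta$. Hence $\phi:U\to\Lambda$ is proper and $U\cap Z=\{w^*\}$.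

Choose a disc $N$ about $\zeta$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$, and by Fact 3.3 a point $\zeta'\in N\cap\mathbb T$ with $\phi(\zeta')\ne\phi(w^*)$. Fix one $n$ with $z_n\in N$ and $w_n\in U$. For any $z'\in N\cap\mathbb D_0$, join $z_n$ to $z'$ by a path $z(t)$ in $N\cap\mathbb D_0$ (Fact 3.2) and lift it by Lemma 7.3 to $w(t)$ with $w(0)=w_n$. Since $\phi(w(t))=\phi(z(t))\in\Lambda$, the path $w(t)$ stays in $U$. So there is $w'\in U\cap E(z')$.

Let $z_k'\in N\cap\mathbb D_0$ with $z'_k\to\zeta'$, and let $w_k'\in U\cap E(z_k')$. Then $\phi(w_k')=\phi(z'_k)\to\phi(\zeta')\in\Lambda$. So by properness, after passing to a subsequence, $w_k'\to w'\in U$ with $\phi(w')=\phi(\zeta')\ne\phi(w^*)$. Thus $w'\ne w^*$, so $w'\notin Z$, and Step 2 applies to $z_k'\to\zeta'$, $w_k'\to w'$: a contradiction. $\square$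

## 9. The quotient map is a finite Blaschke product

**Step 1: define $B$.** We want a holomorphic function that is constant on the classes $E(z)$. Fix $a\in\mathbb D_0$ and put
$$B(z)=\prod_{w\in E(z)}\beta_a(w),\qquad z\in\mathbb D\setminus Z.\tag{9.1}$$
On a chart, $B(\sigma(\lambda))=\prod_{V:\,j(V)\in\mathcal Q}\ \prod_{w\in V\cap F_\lambda}\beta_a(w)$, with multiplicities. This is a finite product of norms under proper maps $V\to\Lambda$, so by Fact 3.4 $B$ is holomorphic on $\mathbb D\setminus Z$. As $|B|\le1$ and $Z$ is discrete, $B$ extends to $\mathbb D$. By Lemma 8.2 and $|E(z)|=m$, $|B(z)|\to1$ as $|z|\to1$ with $z\notin Z$. By continuity of $B$ the restriction $z\notin Z$ can be dropped. Since $a\in E(a)$, $B(a)=0$. So $B$ is nonconstant, maps $\mathbb D$ to $\mathbb D$, and is a finite Blaschke product.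

*Example.* For $\phi=z^2$: $B(z)=\beta_a(z)\beta_a(-z)=\frac{a^2-z^2}{1-\bar a^2z^2}=-\beta_{a^2}(z^2)$.

**Step 2: $\deg B=m$.** We need this in order that the fibers of $B$ be no larger than the classes. Let $B(z)=0$. Take $z_n\in\mathbb D_0$ with $z_n\to z$. Since $B(z_n)\to0$ is a product of $m$ factors, after passing to a subsequence some $w_n\in E(z_n)$ satisfy $w_n\to a$. Hence $\phi(z)=\phi(a)\notin C$ and $z\in\mathbb D_0$. So $(z,a)\in R^*$, and for large $n$ the point $(z_n,w_n)\in R^*$ lies in a coordinate disc of $R^*$ about $(z,a)$, hence in the same component, whose index is in $\mathcal Q$. So $a\in E(z)$, i.e. $z\in E(a)$. Conversely, if $z\in E(a)$, then $z\in\mathbb D_0$, $a\in E(z)$ and $B(z)=0$.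

This zero is simple. As $z\in\mathbb D_0$, $E(z)$ consists of $m$ distinct noncritical points. By Fact 3.4 the points of $E(z')$, for $z'$ near $z$, are given by $m$ injective holomorphic branches $w_i(z')$. Exactly one of them has $w_i(z)=a$, and $\beta_a(w_i(z'))$ has a simple zero at $z$. So $\deg B=|E(a)|=m$.

**Step 3: the fibers of $B$ are the classes.** If $z\in\mathbb D_0$ and $z'\in E(z)$, then $E(z')=E(z)$ by Lemma 8.1, so $B(z')=B(z)$. Thus $E(z)\subset B^{-1}(B(z))$. The first set has $m$ distinct points and the second at most $\deg B=m$. Hence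
$$B^{-1}(B(z))=E(z)\subset F_{\phi(z)}\qquad(z\in\mathbb D_0).\tag{9.2}$$

**Step 4: $\phi=\psi\circ B$ with $\psi\in A(\mathbb D)$.** We show that $\phi$ is constant on every fiber of $B$ in $\overline{\mathbb D}$. Let $z,z'\in\overline{\mathbb D}$ with $B(z)=B(z')=b$. $B$ is an open map on a neighborhood of $\overline{\mathbb D}$, in which $|B|<1$ exactly on $\mathbb D$. So we can pick $b_n\to b$ in $\mathbb D$ avoiding the countable set $B(\mathbb D\setminus\mathbb D_0)$, and $z_n\to z$, $z_n'\to z'$ with $B(z_n)=B(z_n')=b_n$. These points lie in $\mathbb D$ since $|b_n|<1$, and in $\mathbb D_0$ by the choice of $b_n$. By (9.2), $\phi(z_n)=\phi(z_n')$, and in the limit $\phi(z)=\phi(z')$.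

As $B(\overline{\mathbb D})=\overline{\mathbb D}$, we get $\phi=\psi\circ B$ with $\psi:\overline{\mathbb D}\to\mathbb C$. It is continuous because $B:\overline{\mathbb D}\to\overline{\mathbb D}$ is a continuous surjection of compact Hausdorff spaces, hence a quotient map. Off the finitely many critical values of $B$ in $\mathbb D$ it is $\phi$ composed with local inverses of $B$, hence holomorphic; by continuity it is holomorphic on $\mathbb D$. So $\psi\in A(\mathbb D)$.

**Step 5: $\mathcal V^*(\phi)=\mathcal V^*(B)$.** For the inclusion $\supset$: $\psi$ is a uniform limit on $\overline{\mathbb D}$ of polynomials $p_n$, so $M_\phi=\lim p_n(M_B)$ in norm. An operator commuting with $M_B$ and $M_B^*$ then commutes with $M_\phi$ and $M_\phi^*$. The same argument shows, for any finite Blaschke product $B_1$ and $\psi_1\in A(\mathbb D)$,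
$$\phi=\psi_1\circ B_1\ \Longrightarrow\ \mathcal V^*(B_1)\subset\mathcal V^*(\phi).\tag{9.3}$$

For the inclusion $\subset$: let $S\in\mathcal V^*(\phi)$, $f\in L_a^2$. For a.e. $\lambda$, (4.3) holds for $f$ and for $Bf$, and (4.4) holds. If $z,w\in F_\lambda$ and $c_S(z,w)\ne0$, then by (7.1) $z\sim w$, so $B(z)=B(w)$ by (9.2). Hence for a.e. $z$
$$\frac{(S(Bf))(z)}{\phi'(z)}=\sum_{w\in F_\lambda}c_S(z,w)\frac{B(w)f(w)}{\phi'(w)}=B(z)\sum_{w\in F_\lambda}c_S(z,w)\frac{f(w)}{\phi'(w)}=B(z)\frac{(Sf)(z)}{\phi'(z)} .$$
By continuity $S(Bf)=B\,Sf$ on $\mathbb D$, that is, $SM_B=M_BS$. The same holds for $S^*$, and taking adjoints $SM_B^*=M_B^*S$. So $S\in\mathcal V^*(B)$.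

**Step 6: conclusion.** By Proposition 5.1, $\mathcal V^*(\phi)=\mathcal V^*(B)$ is abelian. This proves Theorem A, and the conjecture is true. $\blacksquare$

## 10. Counting reducing subspaces

We prove Theorem B. First we describe $\mathcal V^*(B_1)$ for an arbitrary finite Blaschke product $B_1$ of degree $m_1\ge1$.

**Step 1: the components are coverings.** Let $P\subset\mathbb D$ be the finite set $B_1^{-1}(\text{critical values of }B_1)$, $\mathbb D'=\mathbb D\setminus P$, and let $R_j(B_1)$ be the components of $R^*$ for $B_1$. Over $\mathbb D'$, the projection $(z,w)\mapsto z$ makes $R^*$ an $m_1$-fold covering, the pullback of the covering $B_1:\mathbb D'\to B_1(\mathbb D')$. Only finitely many points of $R^*$ do not lie over $\mathbb D'$, and removing them leaves each $R_j(B_1)$ connected. So each $R_j(B_1)$ surjects onto $\mathbb D'$, and there are at most $m_1$ of them.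

**Step 2: each component gives an operator in $\mathcal V^*(B_1)$.** For $z\in\mathbb D'$ put
$$S_jf(z)=\sum_{w:\,(z,w)\in R_j(B_1)}f(w)\,\frac{B_1'(z)}{B_1'(w)}.\tag{10.1}$$
In local branches this is visibly holomorphic on $\mathbb D'$. By the area formula for $B_1$ and Cauchy–Schwarz for sums of at most $m_1$ terms,
$$\|S_jf\|^2\le\int_{\mathbb D}\ \sum_{z\in B_1^{-1}(\lambda)}\Big(\sum_{w\in B_1^{-1}(\lambda)}\Big|\frac{f(w)}{B_1'(w)}\Big|\Big)^2dA(\lambda)\le m_1^2\,\|f\|^2 .$$
Isolated singularities of square integrable holomorphic functions are removable, so $S_j$ is a bounded operator on $L_a^2$. It commutes with $M_{B_1}$ since $B_1(w)=B_1(z)$ in (10.1). Moreover $S_j^*=S_{j^t}$, because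
$$\langle S_jf,g\rangle=\int_{\mathbb D}\ \sum_{\substack{z,w\in B_1^{-1}(\lambda)\\(z,w)\in R_j(B_1)}}\frac{f(w)}{B_1'(w)}\,\overline{\frac{g(z)}{B_1'(z)}}\,dA(\lambda)=\langle f,S_{j^t}g\rangle .$$
So $S_j^*$ commutes with $M_{B_1}$ as well, and $S_j\in\mathcal V^*(B_1)$.

**Step 3: they form a basis.** By (4.3) and (4.4) for $B_1$, every $S\in\mathcal V^*(B_1)$ equals $\sum_jc_S(j)S_j$. If $\sum_jc_jS_j=0$, evaluate at $z\in\mathbb D'$ on a polynomial $f$ that vanishes at all points of $B_1^{-1}(B_1(z))$ but one, $w$. This gives $c_j=0$ for the $j$ with $(z,w)\in R_j(B_1)$. Every $j$ occurs, since $R_j(B_1)$ surjects onto $\mathbb D'$. Hence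
$$\dim\mathcal V^*(B_1)=\text{number of components }R_j(B_1)\le m_1.\tag{10.2}$$
The diagonal is one component. If $m_1\ge2$, there are off-diagonal points over $\mathbb D'$, so there are at least two components.

**Proof of (2).** With $B_1=B$, (10.2) and Theorem A give $\dim\mathcal V^*(\phi)=q\le m$, and $q\ge2$ if $m\ge2$. An abelian von Neumann algebra of dimension $q$ is isomorphic to $\mathbb C^q$. It has $q$ minimal projections and $2^q$ projections, and these correspond to minimal reducing subspaces and to reducing subspaces. If $M_\phi$ is reducible, then $q\ge2$, so $m\ge2$, and $\phi=\psi\circ B$ is the required factorization. Conversely, if $\phi=\psi_1\circ B_1$ with $\psi_1\in A(\mathbb D)$ and $\deg B_1\ge2$, then $\mathcal V^*(\phi)\supset\mathcal V^*(B_1)$ by (9.3), and the latter has dimension at least $2$. So $\mathcal V^*(\phi)\neq\mathbb CI$, it contains a nontrivial projection, and $M_\phi$ is reducible.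

**Proof of (1).** Let $\phi=\psi_1\circ B_1$; $B_1$ has degree at least $1$ since $\phi$ is nonconstant. We show that $B$ is constant on the fibers of $B_1$, using that the sum over all sheets of $B_1$ commutes with $M_B$. Indeed $\sum_jS_j\in\mathcal V^*(B_1)\subset\mathcal V^*(\phi)=\mathcal V^*(B)$. So for $z\in\mathbb D'$ and all polynomials $f$,
$$\sum_{w\in B_1^{-1}(B_1(z))}\big(B(w)-B(z)\big)f(w)\frac{B_1'(z)}{B_1'(w)}=0 .$$
Choosing $f$ to vanish at all but one point of the fiber, we get $B(w)=B(z)$ whenever $B_1(w)=B_1(z)$ and $z\in\mathbb D'$. Since $B_1$ is open, every pair with $B_1(w)=B_1(z)$ is a limit of such pairs, so the conclusion always holds. Thus $B=h\circ B_1$ with $h:\mathbb D\to\mathbb D$. The open surjection $B_1:\mathbb D\to\mathbb D$ is a quotient map, so $h$ is continuous. It is holomorphic off the finitely many critical values of $B_1$, hence on $\mathbb D$. If $|B_1(z)|\to1$, then $|z|\to1$, so $|h(B_1(z))|=|B(z)|\to1$. Since $h$ is nonconstant, it is a finite Blaschke product.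

If $B_1$ is also maximal in this sense, then $B_1=h_1\circ B$ with $h_1$ a finite Blaschke product. From $\deg B=\deg h\cdot\deg B_1$ and $\deg B_1=\deg h_1\cdot\deg B$ both $h$ and $h_1$ have degree $1$, i.e. they are automorphisms.

**Proof of (3).** Let $\mathbb D'$ now be formed for $B$. Suppose $q=m$. Then each $R_j$ has degree one over $\mathbb D'$, so over $\mathbb D'$ it is the graph of a bounded holomorphic function, which extends to a holomorphic $\rho_j:\mathbb D\to\overline{\mathbb D}$. On $\mathbb D'$ we have $B\circ\rho_j=B$, so $\rho_j$ is nonconstant. By the open mapping theorem $\rho_j(\mathbb D)\subset\mathbb D$, and $B\circ\rho_j=B$ on $\mathbb D$. For $z\in\mathbb D'$ the fiber of $B$ through $z$ is $\{\rho_1(z),\dots,\rho_m(z)\}$, all distinct.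

*The $\rho_j$ form a group.* Since $B\circ\rho_i\circ\rho_j=B$, for $z\in\mathbb D'$ the point $\rho_i(\rho_j(z))$ is one of the $\rho_l(z)$. The sets where it equals $\rho_l(z)$ are finitely many disjoint closed sets covering the connected $\mathbb D'$, so $\rho_i\circ\rho_j=\rho_l$ for one $l$. If $R_{j^t}$ is the graph of $\rho_{j'}$ over $\mathbb D'$, then for $z\in\mathbb D'$ also $\rho_j(z)\in\mathbb D'$ and $(\rho_j(z),z)\in R_{j^t}$, so $\rho_{j'}\circ\rho_j=\mathrm{id}$. So the $\rho_j$ form a finite group $\Gamma$ of $m$ automorphisms of $\mathbb D$.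

*$\Gamma$ has a common fixed point in $\mathbb D$.* Let $J=\mathrm{diag}(1,-1)$. Automorphisms of $\mathbb D$ are the maps $z\mapsto\frac{\alpha z+\delta}{\bar\delta z+\bar\alpha}$ with $|\alpha|^2-|\delta|^2=1$. The matrix $g=\begin{pmatrix}\alpha&\delta\\\bar\delta&\bar\alpha\end{pmatrix}$ is determined up to sign and satisfies $g^*Jg=J$. The matrices belonging to $\Gamma$ form a finite group $\tilde\Gamma$. The matrix $H=\sum_{g\in\tilde\Gamma}g^*g$ is positive definite with $g^*Hg=H$ for $g\in\tilde\Gamma$. Hence $Y=H^{-1}J$ satisfies $g^{-1}Yg=(g^*Hg)^{-1}(g^*Jg)=Y$. $Y$ is self-adjoint for the inner product given by $H$, and $\det Y=-1/\det H<0$, so it has one positive and one negative eigenvalue. The eigenline of the negative eigenvalue $\mu$ is invariant under $\tilde\Gamma$. If it is spanned by $v=(x,y)^T$, then $|x|^2-|y|^2=v^*Jv=\mu\,v^*Hv<0$. So $x/y\in\mathbb D$ is fixed by all of $\Gamma$.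

*Conclusion.* Let $\beta\in\mathrm{Aut}(\mathbb D)$ map the fixed point to $0$. Then $\beta\Gamma\beta^{-1}$ is a group of $m$ automorphisms fixing $0$, that is, a group of $m$ rotations, so it is the group of rotations by the $m$th roots of unity. $B\circ\beta^{-1}$ is invariant under it, so its power series contains only powers of $z^m$: $B\circ\beta^{-1}(z)=\tau(z^m)$ with $\tau:\mathbb D\to\mathbb D$ holomorphic. As $|z|\to1$, $|\tau(z^m)|\to1$, so $\tau$ is a finite Blaschke product. Comparing degrees, $m=m\deg\tau$. So $\tau\in\mathrm{Aut}(\mathbb D)$ and $B=\tau(\beta^m)$.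

Conversely, let $B=\tau(\beta^m)$ and $\omega=e^{2\pi i/m}$. Over $\mathbb D'$ the set $R^*$ is the disjoint union of the graphs of the $m$ automorphisms $\beta^{-1}(\omega^k\beta)$. Each graph is connected and closed, so there are $m$ components over $\mathbb D'$. By Step 1 components of $R^*$ correspond to components over $\mathbb D'$, and $q=m$.

*Example.* $B=z^2\frac{z-1/2}{1-z/2}$ has $m=3$. If it were $\tau(\beta^3)$, then every zero of $B'$ in $\mathbb D$ would be at least double, since $B'=3\,\tau'(\beta^3)\beta^2\beta'$ with $\tau',\beta'$ zero free. But $B$ has a zero of order exactly $2$ at $0$, so $B'$ has a simple zero there. Hence $q\ne3$, and by (2) $q=2$: $M_B$ has exactly four reducing subspaces.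

**Proof of (4).** Let $\lambda\notin\phi(\mathbb T)$. For $r$ near $1$ the curves $\phi(re^{i\theta})$ and $\phi(e^{i\theta})$ are homotopic in $\mathbb C\setminus\{\lambda\}$. So by the argument principle the winding number is the number of zeros of $\phi-\lambda=(\psi-\lambda)\circ B$ in $\mathbb D$. Since $\psi(\mathbb T)=\psi(B(\mathbb T))=\phi(\mathbb T)$ does not contain $\lambda$, $\psi-\lambda$ has finitely many zeros in $\mathbb D$. A zero $b$ of order $\mu$ contributes $m\mu$ zeros of $\phi-\lambda$, because $B$ takes the value $b$ exactly $m$ times with multiplicity. So the winding number is $m$ times the number of zeros of $\psi-\lambda$ in $\mathbb D$. If these winding numbers have gcd $1$, then $m=1$, so $q=1$ by (2), and $\mathcal V^*(\phi)=\mathbb CI$. $\blacksquare$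

*Example.* For $\phi=(z-\frac12)^2$ and $\lambda=1$ the solutions of $\phi=\lambda$ are $\frac32$ and $-\frac12$. So $1\notin\phi(\mathbb T)$, the winding number about $1$ is $1$, and $\mathcal V^*(\phi)=\mathbb CI$, as computed by hand in Section 5.
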